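\title{Semigroups with Noetherian semigroup algebras are finitely generated}

\begin{abstract}
We prove that a semigroup $S$ is finitely generated whenever its semigroup algebra over a field is right Noetherian. The coefficients may in fact be taken from any nonzero ring with identity. A minimal counterexample embeds in a matrix ring over a division ring. On its elements of minimal nonzero rank, Krull dimension defines an ordinal-valued function. We show that this function attains a maximum $\gamma$, and we use the length of modules in Krull dimension $\gamma$ to force factorizations into generators to terminate.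
\end{abstract}

\section{Introduction}\label{sec:intro}

Let $K$ be a field and $S$ a semigroup. The semigroup algebra $K[S]$ is the $K$-space with basis $S$ whose multiplication extends that of $S$ bilinearly. It is \emph{right Noetherian} if every ascending chain of right ideals stabilizes. This paper answers the following question.

\begin{quote}
\emph{If $K[S]$ is right Noetherian, must $S$ be finitely generated?}
\end{quote}

For a monoid $S$, the algebra $K[S]$ is finitely generated over $K$ exactly when $S$ is finitely generated (the short argument is recalled in Section~\ref{sec:reduction}). So the question asks whether a right Noetherian algebra of this form is a finitely generated algebra. For algebras in general this fails: the field $K(t)$ is Noetherian, but finitely many rational functions involve only finitely many irreducible polynomials in their denominators, so they do not generate $K(t)$. One expects a basis closed under multiplication to make the difference, because it carries chain conditions from the algebra down to the semigroup: right ideals of $S$ span right ideals of $K[S]$, congruences of $S$ give ideals of $K[S]$, and subgroups of a group $S$ give right ideals of $K[S]$.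 For groups the last correspondence settles the question at once (Section~\ref{sec:model}). The question was posed as a problem in the book literature, with the remark that the answer was not known in general, even for submonoids of groups, and that it is positive when $K[S]$ also satisfies a polynomial identity.

The answer is yes, and the proof uses very little about the coefficients. For a ring $k\neq 0$ with identity, let $k[S]$ be the free left $k$-module with basis $S$ and multiplication determined by $(as)(bt)=(ab)(st)$ for $a,b\in k$ and $s,t\in S$; thus coefficients commute with the elements of $S$.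

\begin{theorem}\label{thm:main}
Let $k\neq0$ be a ring with identity and $S$ a semigroup. If $k[S]$ is right Noetherian or left Noetherian, then $S$ is finitely generated. In particular this holds when $k$ is a field or a division ring.
\end{theorem}

The reader may take $k$ to be a field throughout. The proof uses only that $k[S]$ is free over $k\ne0$ with basis $S$ and that $k$ commutes with $S$.

Section~\ref{sec:model} proves a special case in which the two mechanisms of the proof, one for groups and one based on length, appear in their simplest form, and lists what has to be repaired in general. Section~\ref{sec:length} constructs the length function. Sections~\ref{sec:reduction} and~\ref{sec:rank} place a minimal counterexample in a matrix ring and set up the function $\kappa$ on its elements of minimal rank. Section~\ref{sec:max} shows that $\kappa$ has a maximum $\gamma$, and Sections~\ref{sec:positive} and~\ref{sec:minusone} reach a contradiction for $\gamma\ge0$ and $\gamma=-1$. Section~\ref{sec:final} contains consequences and examples that mark the limits of the theorem.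

\medskip
\noindent\textbf{Conventions.} Semigroups are nonempty. An ideal of a ring or a semigroup is two-sided, and modules are right modules. We write $\operatorname{span}_k X$ for the set of left $k$-linear combinations of elements of $X$, and $\langle X\rangle$ for the submonoid generated by a subset $X$ of a monoid. A monoid is finitely generated as a monoid if and only if it is so as a semigroup (add the identity to the generators), and a group is finitely generated as a group if and only if it is so as a monoid (add the inverses). If $k[S]$ has no identity, one may or may not require right ideals to be closed under right multiplication by $k$. We use the chain condition only for right ideals that are closed in this way, so the theorem holds under both conventions.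

\section{A model case}\label{sec:model}

The first thing that the chain condition gives is finite generation of the right ideals of $S$.

\begin{lemma}\label{lem:rightgen}
Let $S$ be a monoid with $k[S]$ right Noetherian. Every nonempty subset $Z\subseteq S$ has a finite subset $Z_0$ with $Z\subseteq Z_0S$.
\end{lemma}

\begin{proof}
The right ideals $\sum_{z\in Z_0}zk[S]$, with $Z_0\subseteq Z$ finite, have a maximal member, and it contains every $z\in Z$. This member equals $\operatorname{span}_k(Z_0S)$. An element of the basis $S$ lies in the span of a subset of $S$ only if it belongs to that subset, so $Z\subseteq Z_0S$.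
\end{proof}

Let $Y$ be an ideal of $S$, suppose that $S\setminus Y$ lies in a finitely generated submonoid, and take a finite $Y_0\subseteq Y$ with $Y\subseteq Y_0S$. To write $x\in Y$ as a product of generators, factor $x=z_1s_1$ with $z_1\in Y_0$. If $s_1\notin Y$ we are done. Otherwise factor $s_1=z_2s_2$, and continue. The difficulty is to show that this process stops. The chain that it produces, $Ss_1\subseteq Ss_2\subseteq\cdots$, is a chain of \emph{left} ideals, about which the hypothesis says nothing. We need a number, built from right modules, that drops from $zs$ to $s$. The following special case shows where it comes from.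

\begin{proposition}\label{prop:model}
Let $S$ be a submonoid of a group $G$ and let $A=k[S]$ be right Noetherian. Suppose that for every $x\in S$ the module $A/xA$ has finite composition length $\lambda(x)$. Then $S$ is finitely generated.
\end{proposition}

\begin{proof}
Let $U$ be the group of units of $S$.

\emph{The group $U$ is finitely generated.} For a subgroup $H\le U$ let $\omega(H)=\operatorname{span}_k\{x-hx: x\in S,\ h\in H\}$. This is a right ideal of $A$, and it grows with $H$. The $k$-linear map that sends $x\in S$ to its coset $Hx$, in the free $k$-module on the cosets of $H$ in $G$, kills $\omega(H)$. Hence, for $u\in U$, we have $1-u\in\omega(H)$ if and only if $u\in H$. So $H\mapsto\omega(H)$ is strictly increasing, $U$ has the ascending chain condition on subgroups, and $U$ is finitely generated.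

\emph{The length is additive and detects nonunits.} Left multiplication by $z\in S$ is injective on the basis $S$, so it is an injective endomorphism of the right module $A$, and it induces an isomorphism $A/sA\cong zA/zsA$. The series $A\supseteq zA\supseteq zsA$ gives $\lambda(zs)=\lambda(z)+\lambda(s)$. Also $\lambda(z)=0$ means $1\in zS$, that is, $z^{-1}\in S$, that is, $z\in U$.

\emph{Induction.} Let $Y=S\setminus U$. If $Y=\emptyset$ we are done. Otherwise take a finite $Y_0\subseteq Y$ with $Y\subseteq Y_0S$. We show by induction on $\lambda(x)$ that $x\in\langle U\cup Y_0\rangle$. If $\lambda(x)=0$, then $x\in U$. Otherwise $x=zs$ with $z\in Y_0$, and $\lambda(s)=\lambda(x)-\lambda(z)<\lambda(x)$.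
\end{proof}

A group satisfies the hypothesis with $\lambda=0$, and only the first step is needed. At the other extreme, $U$ is trivial in the next example.

\begin{example}\label{ex:numerical}
Let $K$ be a field, $S=\{t^n: n=0,2,3,4,\dots\}$ and $A=K[S]=K[t^2,t^3]$. The module $A/t^2A$ has basis $1,t^3$, and $A/t^3A$ has basis $1,t^2,t^4$. Filtering by degree gives series with one-dimensional factors, so $\lambda(t^2)=2$, $\lambda(t^3)=3$, and $\lambda(t^n)=n$ by additivity. With $Y_0=\{t^2,t^3\}$ the factorizations $t^7=t^2\cdot t^5$, $t^5=t^2\cdot t^3$, $t^3=t^3\cdot1$ pass through the lengths $7,5,3,0$. The modules $A/xA$ have recovered the degree without being told about it.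
\end{example}

Three features of Proposition~\ref{prop:model} are lost in general.
\begin{enumerate}
\item[(1)] The modules $A/xA$ need not have finite length: for $A=K[u,v]$ the quotient $A/uA\cong K[v]$ has the infinite chain $(v)\supset(v^2)\supset\cdots$. We replace length by a length $\ell_\gamma$ relative to Krull dimension $\gamma$. It is defined only in dimension at most $\gamma$ and positive only in dimension exactly $\gamma$, so we must know that the dimensions that occur have a maximum.
\item[(2)] Left multiplication need not be injective. We represent $S$ by matrices and work with the elements of minimal rank, on which left multiplication acts, piece by piece, either injectively or as zero.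
\item[(3)] The complement of the ideal $Y$ on which the induction runs is no longer a group. We make it lie in a finitely generated submonoid by working in a minimal counterexample.
\end{enumerate}

\section{Length in Krull dimension $\gamma$}\label{sec:length}

The Gabriel--Rentschler Krull dimension measures how far a module is from being Artinian. It takes values in the ordinals together with $-1$ and is defined recursively. Put $\operatorname{Kdim}0=-1$. For an ordinal $\gamma$, put $\operatorname{Kdim}N=\gamma$ if $N$ does not have Krull dimension less than $\gamma$ and, in every descending chain $N_0\supseteq N_1\supseteq\cdots$ of submodules of $N$, all but finitely many factors $N_i/N_{i+1}$ have Krull dimension less than $\gamma$. Thus $\operatorname{Kdim}N=0$ means that $N$ is nonzero and Artinian. We use two standard facts \cite[6.2.3, 6.2.4]{MR}.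
\begin{enumerate}
\item[(K1)] Every Noetherian module has a Krull dimension.
\item[(K2)] If $N$ is Noetherian and $N'\subseteq N$, then $\operatorname{Kdim}N=\max(\operatorname{Kdim}N',\operatorname{Kdim}N/N')$.
\end{enumerate}

Composition length counts simple factors. In dimension $\gamma$ the role of simple modules is taken by modules that are simple up to modules of smaller dimension. A Noetherian module $L$ is \emph{$\gamma$-critical} if $\operatorname{Kdim}L=\gamma$ and $\operatorname{Kdim}L/L'<\gamma$ for every nonzero submodule $L'\subseteq L$. The $0$-critical modules are the simple modules.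

\begin{lemma}\label{lem:length}
Let $\gamma\ge0$ be an ordinal. There is a function $\ell_\gamma$ with values in $\{0,1,2,\dots\}$, defined on isomorphism classes of Noetherian modules of Krull dimension at most $\gamma$, such that $\ell_\gamma(N)=\ell_\gamma(N')+\ell_\gamma(N/N')$ for $N'\subseteq N$, and $\ell_\gamma(N)\ge1$ if and only if $\operatorname{Kdim}N=\gamma$.
\end{lemma}

\begin{proof}
Call a finite series $0=N_0\subseteq N_1\subseteq\dots\subseteq N_m=N$ \emph{good} if every factor is $\gamma$-critical or has Krull dimension less than $\gamma$. We show that good series exist and that the number of $\gamma$-critical factors does not depend on the series.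

\emph{Existence.} First, every nonzero Noetherian $N$ with $\operatorname{Kdim}N\le\gamma$ has a nonzero submodule that is $\gamma$-critical or of dimension less than $\gamma$. Suppose not. By (K2) every nonzero submodule $L$ of $N$ then has dimension exactly $\gamma$, and since $L$ is not critical it has a nonzero submodule $L'$ with $\operatorname{Kdim}L/L'=\gamma$. Starting from $L_0=N$ we obtain an infinite chain $L_0\supset L_1\supset\cdots$ in which every factor has dimension $\gamma$, contrary to $\operatorname{Kdim}N=\gamma$. Now put $N_0=0$ and, as long as $N_i\ne N$, apply this to $N/N_i$ to find $N_{i+1}\supsetneq N_i$ with $N_{i+1}/N_i$ critical or of dimension less than $\gamma$. Since $N$ is Noetherian, the process reaches $N$.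

\emph{Invariance.} Let $L$ be $\gamma$-critical and $0=L_0\subsetneq L_1\subsetneq\dots\subsetneq L_m=L$. We have $\operatorname{Kdim}L/L_1<\gamma$, so $\operatorname{Kdim}L_1=\gamma$ by (K2). For $0\ne L'\subseteq L_1$ the module $L_1/L'$ is a submodule of $L/L'$, so it has dimension less than $\gamma$. Hence $L_1$ is $\gamma$-critical. The other factors are subquotients of $L/L_1$ and have dimension less than $\gamma$. A factor of dimension less than $\gamma$ refines into factors of dimension less than $\gamma$. So a refinement of a good series is good and has the same number of $\gamma$-critical factors. By Schreier's refinement theorem, any two finite series of $N$ have refinements whose factors are isomorphic in pairs. Therefore the number of $\gamma$-critical factors in a good series depends only on $N$; call it $\ell_\gamma(N)$.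

A good series of $N'$ followed by the preimage of a good series of $N/N'$ is a good series of $N$, which gives additivity. By (K2), $\operatorname{Kdim}N$ is the largest dimension of a factor of a good series (or $-1$ if $N=0$), so it equals $\gamma$ exactly when some factor is $\gamma$-critical.
\end{proof}

For $\gamma=0$ the function $\ell_0$ is the composition length.

\begin{example}\label{ex:plane}
Let $K$ be a field, $S$ the free commutative monoid on $u,v$, and $A=K[S]=K[u,v]$. The submodules of $A/uA\cong K[v]$ are the ideals of $K[v]$. This module is not Artinian, and its quotients by nonzero submodules are finite-dimensional, so it is $1$-critical. The same holds for $A/vA$. As in the proof of Proposition~\ref{prop:model}, $zA/zsA\cong A/sA$ for $z,s\in S$, so $A/u^av^bA$ has a series with $a+b$ factors, each $1$-critical, and $\ell_1(A/u^av^bA)=a+b$. Here $\ell_1$ recovers word length, and the induction of Proposition~\ref{prop:model} goes through with $\ell_1$ in place of $\lambda$.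
\end{example}

\section{A minimal counterexample inside a matrix ring}\label{sec:reduction}

Since $k[S]^{\mathrm{op}}\cong k^{\mathrm{op}}[S^{\mathrm{op}}]$, the left Noetherian case of Theorem~\ref{thm:main} follows from the right Noetherian case, which we treat from now on.

\subsection*{Reduction to monoids}
Let $k[S]$ be right Noetherian and suppose that $S$ has no identity. Put $S^1=S\cup\{1\}$. If $S^1=\langle X\rangle$, then $X\setminus\{1\}$ generates $S$ as a semigroup, so it suffices to show that $k[S^1]$ is right Noetherian. The augmentation $\sum a_ss\mapsto\sum a_s$ is a ring homomorphism of $k[S]$ onto $k$, so $k$ is right Noetherian. Let $L_1\subseteq L_2\subseteq\cdots$ be right ideals of $k[S^1]$. The right ideals $L_i\cap k[S]$ of $k[S]$ stabilize, and so do the images of the $L_i$ in $k[S^1]/k[S]\cong k$. If $L_i\subseteq L_{i+1}$ have the same intersection with $k[S]$ and the same image, then every $f'\in L_{i+1}$ has the same image as some $f\in L_i$, and $f'-f\in L_{i+1}\cap k[S]\subseteq L_i$. So the $L_i$ stabilize.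

\subsection*{The minimal counterexample}
Suppose that the theorem fails for a monoid $S_0$. For a congruence $\rho$ on $S_0$, the kernel of $k[S_0]\to k[S_0/\rho]$ is an ideal, and it contains $s-t$ if and only if $(s,t)\in\rho$. So these kernels increase strictly with $\rho$, and $S_0$ has the ascending chain condition on congruences. Choose $\rho$ maximal such that $S=S_0/\rho$ is not finitely generated. Congruences on $S$ correspond to congruences on $S_0$ that contain $\rho$, so $S$ has the following property.
\begin{enumerate}
\item[(M)] \emph{The ring $k[S]$ is right Noetherian, the monoid $S$ is not finitely generated, and the quotient of $S$ by every congruence other than equality is finitely generated.}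
\end{enumerate}
We fix a monoid $S$ with property (M) until the end of Section~\ref{sec:minusone}, and derive a contradiction.

\subsection*{Passage to a prime ring}
To speak of rank we want $S$ inside a matrix ring over a division ring. Recall that a proper ideal $P$ of a ring with identity is \emph{prime} if $I_1I_2\subseteq P$ implies $I_1\subseteq P$ or $I_2\subseteq P$ for ideals $I_1,I_2$, and that a ring $R$ is prime if $0$ is a prime ideal; equivalently, $R\neq0$ and $aRb\ne0$ for all nonzero $a,b\in R$. Goldie's theorem embeds a prime right Noetherian ring in a matrix ring, so we look for a prime quotient of $k[S]$ in which $S$ does not collapse. By (M), a collapse of $S$ makes the quotient finitely generated, and this suggests which ideal to take.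

Call a quotient ring of $k[S]$ \emph{finitely generated over $k$} if it is generated as a ring by the image of $k$ and finitely many elements. The ring $k[S]$ itself is not finitely generated over $k$: otherwise the finitely many elements of $S$ that occur in the generators generate a submonoid $T$ with $k[T]=k[S]$, and $T=S$.

\begin{lemma}\label{lem:prime}
There is a prime ideal $P$ of $k[S]$ such that the map $S\to k[S]/P$ is injective.
\end{lemma}

\begin{proof}
Let $P$ be maximal among the ideals such that $k[S]/P$ is not finitely generated over $k$; the ideal $0$ is of this kind, and ideals satisfy the ascending chain condition. The zero ring is finitely generated, so $P\ne k[S]$.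

Suppose that $P$ is not prime, and take ideals $I_1,I_2\not\subseteq P$ with $I_1I_2\subseteq P$. Since $(I_1+P)(I_2+P)\subseteq P$, we may assume $I_1,I_2\supsetneq P$. Then $k[S]/I_1$ and $k[S]/I_2$ are finitely generated over $k$, and $I_1=\sum_{x\in X}xk[S]$ for a finite set $X$. Let $B$ be the subring of $k[S]$ generated by $k$, by $X$, and by lifts of finite generating sets of the two quotients. Then $k[S]=B+I_1=B+I_2$ and
\[
I_1=\sum_{x\in X}x(B+I_2)\subseteq B+I_1I_2\subseteq B+P .
\]
So $k[S]=B+P$, and $k[S]/P$ is finitely generated over $k$, a contradiction.

If $S\to k[S]/P$ were not injective, its image would be finitely generated by (M). This image spans $k[S]/P$ over $k$, so $k[S]/P$ would be finitely generated over $k$.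
\end{proof}

Put $R=k[S]/P$ and identify $S$ with its image. Then $R$ is prime and right Noetherian, $R=\operatorname{span}_kS$, and $S$ commutes with the image of $k$. \emph{Goldie's theorem} states that a prime right Noetherian ring has a right ring of quotients isomorphic to $M_n(D)$ for some $n\ge1$ and some division ring $D$. We use only the resulting embedding of rings with identity:
\[
S\subseteq R\subseteq\operatorname{End}(V_D),
\]
where $V\neq0$ is a finite-dimensional right vector space over $D$ and maps are written on the left. For $x\in R$ put $\operatorname{rank}x=\dim xV$; then $\operatorname{rank}xy\le\min(\operatorname{rank}x,\operatorname{rank}y)$. The symbol $0$ denotes the zero of $R$, which may or may not lie in $S$. We write $S\setminus0$ for $S\setminus\{0\}$, a set that contains $1$, and for $Y\subseteq S\setminus0$ we put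
\[
Y^*=Y\cup(S\cap\{0\}).
\]

The next lemma translates primeness and (M) into statements about $S$. Recall that the \emph{Rees quotient} $S/I$ by an ideal $I$ is the quotient by the congruence whose classes are $I$ and the singletons outside $I$; the class $I$ is a zero element of $S/I$.

\begin{lemma}\label{lem:basic}
\begin{enumerate}
\item[(a)] If $x,y\in S\setminus0$, then $xsy\ne0$ for some $s\in S$.
\item[(b)] No ideal of $S$ consists of a single element $x\ne0$.
\item[(c)] If $\emptyset\ne Y\subseteq S\setminus0$ and $Y^*$ is an ideal of $S$, then $S\setminus Y^*\subseteq\langle F\rangle$ for some finite $F\subseteq S$.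
\end{enumerate}
\end{lemma}

\begin{proof}
(a) We have $xRy\ne0$, and $x(as)y=a(xsy)$ for $a\in k$, $s\in S$, so $xRy\subseteq\operatorname{span}_k(xSy)$.

(b) If $\{x\}$ is an ideal, then $sx=x=xs$ for all $s\in S$. So $x$ is an idempotent that commutes with $S$ and with $k$, hence is central in $R$. Then $xR(1-x)=0$, and $x\neq0$ gives $x=1$. Now $s=sx=x$ for all $s$, so $S=\{1\}$, contrary to (M).

(c) If $0\in S$, then $Y^*$ contains $0$ and an element of $Y$. If $0\notin S$, then $Y^*=Y$ has at least two elements by (b). So the Rees congruence is not equality, and $S/Y^*$ is finitely generated by (M). Let $F\subseteq S\setminus Y^*$ consist of the generators other than the zero class. An element $x\in S\setminus Y^*$ is nonzero in $S/Y^*$, so its class is a product of classes of elements of $F$. The class of $x$ is $\{x\}$, so the same product formed in $S$ equals $x$.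
\end{proof}

\section{Elements of minimal rank}\label{sec:rank}

In $R$ the elements of $S$ have a rank, but they need not be linearly independent over $k$, so a statement about submodules of $R$ cannot be read back as a statement about $S$. We therefore use two rings side by side: $R$ supplies ranks, images and kernels, and a ring $A$ with basis $S\setminus0$ supplies the modules. Let $A=k[S]$ if $0\notin S$. If $0\in S$, let $0_S$ be the corresponding basis element of $k[S]$; then $k0_S$ is an ideal, and we let $A=k[S]/k0_S$. In both cases $A$ is a right Noetherian ring with identity, free over $k$ with basis $S\setminus0$, and the product of basis elements $s,t$ is the basis element $st$ if $st\ne0$ in $R$, and is zero otherwise. All submodules of $A$ and their quotients are Noetherian $A$-modules, so Section~\ref{sec:length} applies to them.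

Let $r\geq1$ be the least rank of an element of $S\setminus0$, and let
\[
J=\{x\in S:\operatorname{rank}x=r\}.
\]
For $x\in J$ and $s\in S$, each of $xs$ and $sx$ has rank at most $r$, so it is $0$ or lies in $J$. Thus $J^*$ is an ideal of $S$. If $x\in J$ and $xs\ne0$, then $xsV\subseteq xV$ and both spaces have dimension $r$, so $xsV=xV$. By Lemma~\ref{lem:rightgen}, $J\subseteq J_0S$ for a finite $J_0\subseteq J$, so the elements of $J$ have only finitely many images $X_1,\dots,X_p\subseteq V$, each of dimension $r$. Put
\[
J_i=\{x\in J:xV=X_i\},\qquad M_i=\operatorname{span}_kJ_i\subseteq A .
\]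

\begin{lemma}\label{lem:rank}
\begin{enumerate}
\item[(a)] If $x\in J_i$ and $s\in S$, then $xs=0$ or $xs\in J_i$. Hence $M_i$ is a right ideal of $A$, and $xA\subseteq M_i$ for $x\in J_i$.
\item[(b)] For $s\in S$ and each $i$, either $sX_i=0$, or $sX_i=X_j$ for some $j$. In the second case $s$ is injective on $X_i$, $sJ_i\subseteq J_j$, and $m\mapsto sm$ is an injective homomorphism of right $A$-modules $M_i\to M_j$ with image $sM_i=\operatorname{span}_k(sJ_i)$.
\item[(c)] For all $i,j$ there is $h_{ji}\in J_j$ with $h_{ji}X_i=X_j$.
\item[(d)] For every $x\in J_j$ there is $l$ with $xX_l\neq0$, and for every such $l$ we have $xX_l=X_j$.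
\end{enumerate}
\end{lemma}

\begin{proof}
(a) The first statement was shown above. The second follows from $(ax)(bs)=(ab)(xs)$ for $a,b\in k$.

(b) Take $y\in J_i$. Then $sX_i=syV$, and $sy$ is $0$ or lies in some $J_j$. In the second case $s$ maps $X_i$ onto $X_j$, and the dimensions agree, so $s$ is injective on $X_i$. For $y,y'\in J_i$ we get $syV=X_j$, so $sy\in J_j$; and $sy=sy'$ implies $y=y'$, because $y-y'$ has image in $X_i$. Left multiplication by $s$ on $A$ is a right $A$-module map that is also left $k$-linear, and it maps the basis $J_i$ of $M_i$ injectively into the basis $J_j$ of $M_j$.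

(c) Take $x\in J_j$, $y\in J_i$, and by Lemma~\ref{lem:basic}(a) an $s\in S$ with $xsy\ne0$. Put $h_{ji}=xs$. By (a), $xs$ and $xsy$ lie in $J_j$, and $h_{ji}X_i=xsyV=X_j$.

(d) Take $y\in J$ and $s\in S$ with $xsy\ne0$. Then $sy\in J_l$ for some $l$, and $xX_l=xsyV\ne0$. If $xX_l\ne0$, then $xX_l$ has dimension $r$ by (b) and lies in $X_j$.
\end{proof}

Part (b) is the cancellation law that replaces the group in Proposition~\ref{prop:model}; it rests only on the minimality of $r$. Parts (c) and (d) use primeness and link the spaces $X_i$ with each other. They fail without it: for the monoid $\{0,1,e_{11},e_{22}\}$ of diagonal $2\times2$ matrices, no element maps one coordinate line onto the other.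

\begin{example}\label{ex:two}
The definitions make sense for any monoid of matrices, and two examples show the extremes. If $S\subseteq GL(V)$, then $r=\dim V$, $J=S$, $p=1$ and $M_1=A=k[S]$; this is the setting of Section~\ref{sec:model}. If $S=\{0,1,e_{11},e_{12},e_{21},e_{22}\}\subseteq M_2(D)$, then $r=1$, the spaces $X_1,X_2$ are the coordinate lines, $J_i=\{e_{i1},e_{i2}\}$, and $h_{ji}=e_{ji}$.
\end{example}

\subsection*{The functions $\kappa$ and $\beta$}
In the model case the module attached to $x$ was $A/xA$. It now splits into two notions, according to whether an element is viewed as a generator of a submodule of $M_j$ or as a map $M_i\to M_j$. For $x\in J_j$, and for $s\in S$ with $sX_i=X_j$, put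
\[
\kappa(x)=\operatorname{Kdim}(M_j/xA),\qquad \beta_i(s)=\operatorname{Kdim}(M_j/sM_i).
\]
For $S\subseteq GL(V)$ both functions equal $\operatorname{Kdim}(A/xA)$.

\begin{lemma}\label{lem:kappa}
\begin{enumerate}
\item[(a)] If $x\in J$, $s\in S$ and $xs\ne0$, then $\kappa(xs)\ge\kappa(x)$.
\item[(b)] If $y\in J_i$, $s\in S$ and $sX_i=X_j$, then $\kappa(sy)=\max(\beta_i(s),\kappa(y))$. If moreover $\gamma\ge0$ and $\kappa(sy)\le\gamma$, then
\[
\ell_\gamma(M_j/syA)=\ell_\gamma(M_j/sM_i)+\ell_\gamma(M_i/yA).
\]
\item[(c)] If $x\in J_j$ and $xX_i=X_j$, then $\beta_i(x)\ge\kappa(x)$.
\end{enumerate}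
\end{lemma}

\begin{proof}
(a) If $x\in J_j$, then $xs\in J_j$ and $xsA\subseteq xA\subseteq M_j$, so $M_j/xA$ is a quotient of $M_j/xsA$. (b) We have $M_j\supseteq sM_i\supseteq syA$, and $sM_i/syA\cong M_i/yA$ by Lemma~\ref{lem:rank}(b). Apply (K2) and Lemma~\ref{lem:length}. (c) We have $xM_i\subseteq xA$, so $M_j/xA$ is a quotient of $M_j/xM_i$.
\end{proof}

\subsection*{Elements that act invertibly on their image}
The part of $J$ that behaves like a submonoid of a group is
\[
C_j=\{c\in J_j:cX_j=X_j\}.
\]
It contains $h_{jj}$. It is closed under multiplication, since for $c,c'\in C_j$ we have $cc'X_j=X_j$, and $cc'\in J_j$ by Lemma~\ref{lem:rank}(a). For $c\in C_j$ let $\hat c=c|_{X_j}\in GL(X_j)$, and let $\hat C_j=\{\hat c:c\in C_j\}$. Then $\widehat{cc'}=\hat c\,\hat c'$. For $h\in GL(X_j)$ and a map $x\colon V\to V$ with image in $X_j$, let $hx$ be the composite $V\to X_j\to X_j$; thus $cx=\hat cx$ for $c\in C_j$. The right ideals $\omega(H)$ of the model case have the following counterpart. For a subgroup $H\le GL(X_j)$ put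
\[
\omega_j(H)=\operatorname{span}_k\{x-hx: x\in J_j,\ h\in H,\ hx\in J_j\}\subseteq M_j .
\]

\begin{lemma}\label{lem:omega}
The set $\omega_j(H)$ is a submodule of $M_j$, and $H\le H'$ implies $\omega_j(H)\subseteq\omega_j(H')$. For $c,w\in C_j$ we have $w-cw\in\omega_j(H)$ if and only if $\hat c\in H$.
\end{lemma}

\begin{proof}
Let $x,hx\in J_j$ with $h\in H$, and let $s\in S$. As maps, $(hx)s=h(xs)$, and $h$ is injective on $X_j\supseteq xsV$. So $xs$ and $(hx)s$ are both $0$, or both lie in $J_j$; in either case $(x-hx)s\in\omega_j(H)$. Monotonicity holds by definition.

If $\hat c\in H$, then $w-cw=w-\hat cw$ is one of the spanning elements. Conversely, the relation $y'\in Hy$ is an equivalence relation on $J_j$, because $H$ is a group. The $k$-linear map that sends each $y\in J_j$ to its class, in the free $k$-module on the classes, kills $\omega_j(H)$. So $w-cw\in\omega_j(H)$ implies $\hat cw=hw$ for some $h\in H$, and $wV=X_j$ gives $\hat c=h$.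
\end{proof}

\section{The function $\kappa$ attains a maximum}\label{sec:max}

A set of ordinals always has a least element but need not have a largest, and the elements with $\kappa\le\delta$ do not span a right ideal, since $\kappa$ grows under right multiplication. So the chain condition does not apply to $\kappa$ directly. What does increase with $\delta$ and is seen by submodules is a \emph{group}: the subgroup of $GL(X_1)$ generated by the elements of $C_1$ of dimension at most $\delta$. Lemma~\ref{lem:omega} makes these groups capture all of $\hat C_1$ at some stage $\delta$. An element of such a group is a word in elements of small dimension and their inverses, and $\beta$ gives no control over a general word. It does control a single fraction $\hat a\hat b^{-1}$, and an Ore condition reduces every word to one.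

\begin{proposition}\label{prop:max}
The function $\kappa$ attains a maximum on $J$.
\end{proposition}

\begin{proof}
Write $C=C_1$, $X=X_1$, $M=M_1$, $\omega=\omega_1$, and $\beta(c)=\beta_1(c)=\operatorname{Kdim}(M/cM)$ for $c\in C$. For $c,c'\in C$:
\begin{enumerate}
\item[(B1)] $\beta(c)$ depends only on $\hat c$, because $cM=\operatorname{span}_k\{\hat cy:y\in J_1\}$;
\item[(B2)] $\beta(cc')=\max(\beta(c),\beta(c'))$, because $M\supseteq cM\supseteq cc'M$ and $cM/cc'M\cong M/c'M$ by Lemma~\ref{lem:rank}(b);
\item[(B3)] $\kappa(c)\le\beta(c)\le\kappa(cc')$, by parts (c) and (b) of Lemma~\ref{lem:kappa}.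
\end{enumerate}
For a value $\delta$ of $\beta$ let $C_\delta=\{c\in C:\beta(c)\le\delta\}$, which is closed under multiplication by (B2), and let $G_\delta\le GL(X)$ be the subgroup generated by the maps $\hat c$ with $c\in C_\delta$. The groups $G_\delta$ increase with $\delta$, so the submodules $\omega(G_{\beta(c)})$, $c\in C$, are totally ordered by inclusion. As $M$ is Noetherian, one of them is maximal and hence contains all the others. Fix $w\in C$ such that $\omega(G_{\beta(w)})$ is this largest member, and put $\delta=\beta(w)$. Note that $w\in C_\delta$.

\emph{Step 1: $\hat x\in G_\delta$ for every $x\in C$.} Since $\hat x\in G_{\beta(x)}$, Lemma~\ref{lem:omega} gives $w-xw\in\omega(G_{\beta(x)})\subseteq\omega(G_\delta)$, and a second application of the lemma gives $\hat x\in G_\delta$.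

\emph{Step 2: for $a,b\in C_\delta$ there are $u,c\in C_\delta$ with $au=bc$.} Apply Lemma~\ref{lem:rightgen} to $Z=\{a^nbw:n\ge0\}$. There is a finite set $I$ of exponents with $Z\subseteq\bigcup_{i\in I}a^ibwS$. Take $N>\max I$, and then $i\in I$ and $s\in S$ with $a^Nbw=a^ibws$. The maps $a^{N-i}bw$ and $bws$ have images in $X$, and $a^i$ is injective on $X$, so
\[
a^{N-i}bw=bc,\qquad c=ws .
\]
The factor $w$ was put into $Z$ in order to place $c$ in $C$. Indeed, the left side lies in $C$, so $c\ne0$, and $c\in J_1$ by Lemma~\ref{lem:rank}(a). Also $bcX=X$, so $cX\neq0$, and $cX=X$ by Lemma~\ref{lem:rank}(d). By (B2), $\beta(c)\le\beta(bc)=\beta(a^{N-i}bw)\le\delta$. Since $N-i\ge1$, the element $u=a^{N-i-1}bw$ lies in $C_\delta$, and $au=bc$.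

\emph{Step 3: $G_\delta=\{\hat a\hat b^{-1}:a,b\in C_\delta\}$.} Let $E\subseteq G_\delta$ be the set on the right. It is closed under inverses, and it contains every generator $\hat a=\widehat{aw}\,\hat w^{-1}$. For $a,b,a',b'\in C_\delta$ choose by Step 2 elements $u,v\in C_\delta$ with $bu=a'v$. Then $\hat b^{-1}\hat a'=\hat u\hat v^{-1}$, and
\[
\hat a\hat b^{-1}\hat a'\hat b'^{-1}=\hat a\hat u\hat v^{-1}\hat b'^{-1}=\widehat{au}\,\bigl(\widehat{b'v}\bigr)^{-1}\in E .
\]
So $E$ is a subgroup that contains the generators.

\emph{Step 4: $\beta\le\delta$ on $C$.} For $x\in C$, Steps 1 and 3 give $a,b\in C_\delta$ with $\widehat{xb}=\hat a$. By (B2) and (B1), $\beta(x)\le\beta(xb)=\beta(a)\le\delta$.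

\emph{Step 5: $\kappa\le\delta$ on $J$.} Let $x\in J_j$. We move $x$ into $C$ by multiplying on both sides, which does not lower $\kappa$. By Lemma~\ref{lem:rank}(d) there is $l$ with $xX_l=X_j$. Put $y=h_{1j}xh_{l1}$. Then $yX=h_{1j}xX_l=h_{1j}X_j=X$. In particular $xh_{l1}$ and $y$ are nonzero, so $xh_{l1}\in J_j$ and $y\in J_1$, and $y\in C$. By Lemma~\ref{lem:kappa}(a), Lemma~\ref{lem:kappa}(b), (B3) and Step 4,
\[
\kappa(x)\le\kappa(xh_{l1})\le\kappa(y)\le\beta(y)\le\delta .
\]

Finally $\kappa(w^2)\ge\beta(w)=\delta$ by (B3), so $\kappa(w^2)=\delta$ is the maximum.
\end{proof}

From now on $\gamma=\max_{x\in J}\kappa(x)$. Either $\gamma\ge0$ or $\gamma=-1$.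

\section{The case $\gamma\ge0$: induction on length}\label{sec:positive}

We run the induction of Proposition~\ref{prop:model} on the top layer
\[
Y=\{x\in J:\kappa(x)=\gamma\}\ne\emptyset .
\]
The choice of the top layer matters for the following reason. In a factorization $x=zs$ with $s\in J_i$ and $x \in J_j$, the module $M_j/xA$ is an extension of $M_i/sA$ by $M_j/zM_i$. If $\beta_i(z)<\kappa(x)$, then passing from $x$ to $s$ changes neither the dimension nor the length in that dimension. When $\kappa$ is constant on $Y$ and $z\in Y$, Lemma~\ref{lem:kappa}(c) excludes this.

The set $Y^*$ is an ideal of $S$. Indeed, let $x\in Y\cap J_i$ and $s\in S$. If $xs\ne0$, then $\kappa(xs)\ge\gamma$ by Lemma~\ref{lem:kappa}(a). If $sx\ne0$, then $sX_i=X_j$ for some $j$ by Lemma~\ref{lem:rank}(b), and $\kappa(sx)\ge\gamma$ by Lemma~\ref{lem:kappa}(b). In both cases equality holds by the maximality of $\gamma$.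

By Lemma~\ref{lem:basic}(c) there is a finite $F$ with $S\setminus Y^*\subseteq\langle F\rangle$, and by Lemma~\ref{lem:rightgen} a finite $Y_0\subseteq Y$ with $Y\subseteq Y_0S$. Let $T=\langle F\cup Y_0^*\rangle$. For $x\in Y\cap J_j$ put $\ell(x)=\ell_\gamma(M_j/xA)$. We prove $x\in T$ by induction on $\ell(x)$.

Write $x=zs$ with $z\in Y_0$ and $s\in S$. Then $s\ne0$, and $z\in J_j$ by Lemma~\ref{lem:rank}(a). If $s\notin Y$, then $s\in S\setminus Y^*\subseteq\langle F\rangle$, and $x\in T$. Let $s\in Y$, say $s\in J_i$. Then $zX_i=zsV=X_j$, and Lemma~\ref{lem:kappa}(b) gives
\[
\ell(x)=\ell_\gamma(M_j/zM_i)+\ell(s).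
\]
By parts (c) and (b) of the same lemma, $\gamma=\kappa(z)\le\beta_i(z)\le\kappa(x)=\gamma$. So $M_j/zM_i$ has Krull dimension $\gamma$, its length $\ell_\gamma$ is at least $1$ by Lemma~\ref{lem:length}, and $\ell(s)<\ell(x)$. By induction $s\in T$, and $x=zs\in T$.

Thus $T$ contains $Y$, $S\cap\{0\}$ and $S\setminus Y^*$. So $S=T$ is finitely generated, contrary to (M).

\section{The case $\gamma=-1$: groups and a congruence}\label{sec:minusone}

Now $xA=M_j$ for every $x\in J_j$. All the modules $M_j/xA$ vanish, so no length is available. This is the situation of both monoids in Example~\ref{ex:two} when the first is taken to be a group; in the second, $e_{i1}A=e_{i2}A=M_i$. We show that in general $J$ is assembled from these two patterns: a finitely generated group acting on each $X_j$, and the data of image and kernel.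

\begin{lemma}\label{lem:group}
If $\gamma=-1$, then each $\hat C_j$ is a finitely generated subgroup of $GL(X_j)$.
\end{lemma}

\begin{proof}
The set $\hat C_j$ is nonempty and closed under products. Let $c\in C_j$. By Lemma~\ref{lem:kappa}(b), $\beta_j(c)\le\kappa(c^2)=-1$, so $cM_j=M_j$. The subset $cJ_j$ of the basis $J_j$ spans $M_j$, so $cJ_j=J_j$. Choose $e\in J_j$ with $ce=c$. As $e$ maps $X_j$ into $X_j$, restriction gives $\hat c\,(e|_{X_j})=\hat c$, so $e|_{X_j}=1$, $e\in C_j$ and $1\in\hat C_j$. Choose $z\in J_j$ with $cz=e$. Restriction gives $\hat c\,(z|_{X_j})=1$, so $z|_{X_j}=\hat c^{-1}$, $z\in C_j$ and $\hat c^{-1}\in\hat C_j$. Hence $\hat C_j$ is a group.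

Let $H\subsetneq H'$ be subgroups of $\hat C_j$ and take $c\in C_j$ with $\hat c\in H'\setminus H$. By Lemma~\ref{lem:omega}, $e-ce$ lies in $\omega_j(H')$ but not in $\omega_j(H)$. So $H\mapsto\omega_j(H)$ is strictly increasing, and $\hat C_j$ has the ascending chain condition on subgroups. A group that is not finitely generated has a strictly ascending chain of finitely generated subgroups, so $\hat C_j$ is finitely generated.
\end{proof}

Choose finite sets $D_j\subseteq C_j$ such that $\{\hat d:d\in D_j\}$ generates $\hat C_j$ as a monoid. Two elements of $J_j$ with the same kernel both induce isomorphisms from the same quotient of $V$ onto $X_j$, so they differ by an element of $GL(X_j)$ on the left. To bring in (M), we forget this element. For $x,y\in S$ write $x\approx y$ if $x=y$, or if $x,y\in J$, $xV=yV$ and $\ker x=\ker y$. For a subgroup of $GL(V)$ this relation identifies all elements; for the matrix units of Example~\ref{ex:two} it is equality.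

\begin{lemma}\label{lem:congruence}
The relation $\approx$ is a congruence on $S$.
\end{lemma}

\begin{proof}
It is an equivalence relation. Let $x\approx y$ with $x,y\in J_j$, and let $s\in S$. By Lemma~\ref{lem:rank}(b), either $sX_j=0$ and $sx=sy=0$, or $s$ is injective on $X_j$, and then $sx,sy\in J$ have the same image $sX_j$ and the same kernel $\ker x=\ker y$. On the other side, $\ker xs=s^{-1}(\ker x)=s^{-1}(\ker y)=\ker ys$. So $xs=0$ if and only if $ys=0$, and otherwise $xs,ys\in J_j$ by Lemma~\ref{lem:rank}(a).
\end{proof}

In both remaining cases we convert an element of $J_j$ into an element of $C_j$ as follows.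
\begin{equation}\label{eq:convert}
\text{If $x\in J_j$ and $xX_l\ne0$, then $xh_{lj}\in C_j$.}
\end{equation}
Indeed $xh_{lj}X_j=xX_l=X_j$ by Lemma~\ref{lem:rank}(c),(d), and $xh_{lj}\in J_j$ by Lemma~\ref{lem:rank}(a).

\subsection*{Case 1: $\approx$ is not equality}
By (M) the quotient $S/{\approx}$ is finitely generated. Let $F'\subseteq S$ be a finite set of representatives of its generators; then every element of $S$ is equivalent to an element of $\langle F'\rangle$. Classes outside $J$ are singletons, so $S\setminus J\subseteq\langle F'\rangle$. Let $x\in J_j$, and take $y\in\langle F'\rangle$ with $y\approx x$. Then $y\in J_j$, $\ker y=\ker x$, and $x=hy$ with $h\in GL(X_j)$. We claim that $h\in\hat C_j$. By Lemma~\ref{lem:rank}(d) there is $l$ with $xX_l\ne0$, and then $yX_l\ne0$ since the kernels agree. With $u=h_{lj}$, \eqref{eq:convert} gives $xu,yu\in C_j$, and $xu=h(yu)$ restricts to $\widehat{xu}=h\,\widehat{yu}$. As $\hat C_j$ is a group, $h\in\hat C_j$. Write $h=\hat d_1\cdots\hat d_m$ with $d_i\in D_j$ and $m\geq0$. Since $y$ has image $X_j$, we get $x=d_1\cdots d_my$. Hence $S=\langle F'\cup D_1\cup\dots\cup D_p\rangle$, contrary to (M).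

\subsection*{Case 2: $\approx$ is equality}
We show that $J$ is finite. Let $c\in C_j$. Then $c^2\in C_j$ has the same image as $c$, and $\ker c\subseteq\ker c^2$ have the same dimension $\dim V-r$. So $c^2\approx c$, hence $c^2=c$, and the invertible idempotent $\hat c$ equals $1$.

Let $x,y\in J_j$ both be nonzero on $X_l$, and put $u=h_{lj}$. By \eqref{eq:convert}, $xu$ and $yu$ lie in $C_j$, so both restrict to the identity on $X_j$, and $x$ and $y$ agree on $uX_j=X_l$. Therefore two elements $x,y\in J_j$ with $\{l:xX_l\ne0\}=\{l:yX_l\ne0\}$ agree on every $X_l$, which means that $(x-y)z=0$ in $R$ for all $z\in J$. The span $I$ of $J$ over $k$ in $R$ is a nonzero ideal of $R$, because $J^*$ is an ideal of $S$ and $S$ spans $R$; and $(x-y)I=0$, because $x-y$ commutes with $k$. For $z\in J$ this gives $(x-y)Rz=0$, and primeness yields $x=y$. So an element of $J$ is determined by an index $j$ and a subset of $\{1,\dots,p\}$, and $|J|\le p\,2^p$.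

By Lemma~\ref{lem:basic}(c), $S\setminus J^*\subseteq\langle F\rangle$ with $F$ finite. Then $S=\langle F\cup J^*\rangle$ is finitely generated, contrary to (M).

\medskip
Both values of $\gamma$ allowed by Proposition~\ref{prop:max} lead to a contradiction, so no monoid has property (M). By the reductions of Section~\ref{sec:reduction}, Theorem~\ref{thm:main} is proved.

\section{Consequences and limits of the theorem}\label{sec:final}

\begin{corollary}\label{cor:consequences}
Let $K$ be a division ring and let $K[S]$ be right Noetherian. Then the following are finitely generated: every homomorphic image of $S$; the monoid $eSe$ for every idempotent $e\in S$; the semigroup $S\setminus I$ for every ideal $I\ne S$ whose complement is a subsemigroup; and, if $S$ is a monoid, its group of units.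
\end{corollary}

\begin{proof}
By Theorem~\ref{thm:main}, $S$ is generated by a finite set $X$. The image of $X$ generates a homomorphic image of $S$. An element of $S\setminus I$ is a product of elements of $X$, none of which lies in the ideal $I$; so $X\setminus I$ generates the semigroup $S\setminus I$.

Let $S$ be a monoid, and let $ab=1$ in $K[S]$. Left multiplication by $a$ is a surjective endomorphism $\varphi$ of the Noetherian right module $K[S]$. It is injective: if $\ker\varphi^n=\ker\varphi^{n+1}$ and $\varphi(f)=0$, write $f=\varphi^n(g)$; then $\varphi^{n+1}(g)=0$, so $f=0$. From $a(ba-1)=0$ we get $ba=1$. Hence, if $st$ is a unit of $S$, then $s$ has a right inverse and $t$ has a left inverse, and both are units. So the nonunits form an ideal or the empty set, with the group of units as complement, and the previous case applies.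

Finally, $K[eSe]=eK[S]e$ is a ring with identity $e$. For a right ideal $L$ of $eK[S]e$ we claim that $L=LK[S]\cap eK[S]e$. Each $f\in L$ equals $fe\in LK[S]$. Conversely, if $g=\sum f_ia_i\in eK[S]e$ with $f_i\in L$, $a_i\in K[S]$, then $g=ge=\sum f_i(ea_ie)\in L$. So $L\mapsto LK[S]$ is strictly increasing, $K[eSe]$ is right Noetherian, and Theorem~\ref{thm:main} applies to $eSe$.
\end{proof}

The statement about $eSe$ does not follow from finite generation of $S$ alone. In the monoid with generators $e,x$ and relation $e^2=e$, whose elements are the words without two consecutive letters $e$, the monoid $eSe$ consists of the words that begin and end with $e$. A product of two such words different from $e$ contains the letter $e$ at least three times, so every generating set of $eSe$ contains all $ex^ne$, $n\ge1$.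

\begin{example}[the chain condition on two-sided ideals is not enough]\label{ex:matrixunits}
Let $K$ be a field and $S=\{e_{ij}:i,j\in\mathbb N\}\cup\{0_S\}$ the semigroup of matrix units, with $e_{ij}e_{jl}=e_{il}$ and all other products equal to $0_S$. It is not finitely generated, since products of finitely many $e_{ij}$ involve only finitely many indices. Let $M_\infty(K)$ be the ring of $\mathbb N\times\mathbb N$ matrices with finitely many nonzero entries, with matrix units $E_{ij}$. The assignment $e_{ij}\mapsto(E_{ij},1)$, $0_S\mapsto(0,1)$ is multiplicative and maps $S$ to a basis, so $K[S]\cong M_\infty(K)\times K$. The ring $M_\infty(K)$ is simple: if $a$ has entry $a_{ij}\neq0$, then $(bE_{mi})\,a\,E_{jl}=ba_{ij}E_{ml}$ for all $b\in K$ and all $m,l$. It has local units: each $a$ satisfies $ua=a$ for a finite sum $u$ of matrices $E_{ii}$. If $(a,b)$ lies in an ideal of the product, so do $(u,0)(a,b)=(a,0)$ and $(0,b)$. Hence every ideal is a product of ideals, and $K[S]$ has exactly four ideals.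
\end{example}

\begin{example}[the converse fails]\label{ex:free}
Let $S$ be the free monoid on $x,y$. The right ideal $\sum_{i\le n}x^iyk[S]$ is spanned by the words that begin with $x^iy$ for some $i\le n$, and $x^{n+1}y$ is not such a word. So these right ideals form a strictly increasing chain, and $k[S]$ is not right Noetherian. This is the configuration $\{a^nb\}$ that the chain condition rules out in Step 2 of the proof of Proposition~\ref{prop:max}.
\end{example}

\begin{thebibliography}{1}
\bibitem{MR} McConnell and Robson, \emph{Noncommutative Noetherian Rings}.
\end{thebibliography}
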